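\title{Shortest cycle covers of 3-connected graphs that must cover an edge many times}

\begin{abstract}
For a 2-edge-connected graph $G$, let $t_{SCC}(G)$ be the least integer $t$ such that some shortest cycle cover of $G$ covers no edge more than $t$ times. It has been conjectured that $t_{SCC}$ is bounded on 3-connected graphs, and even that it is at most $2$. We disprove both conjectures: for all $k\ge 3$ and $s\ge 0$ we construct a 3-connected simple graph with an edge that lies in exactly $k$ cycles of every cycle cover whose length is within $s$ of the minimum. Connectivity $3$ is the exact threshold, since $t_{SCC}\le 2$ on 4-edge-connected graphs. The construction uses the Petersen graph three times: to force a multiplicity, to remove 2-edge-cuts, and to simulate edge weights.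
\end{abstract}

\section{Introduction}\label{sec:intro}

Graphs in this paper are finite and loopless; parallel edges are allowed unless the graph is called simple. For a vertex set $X$ of a graph $G$, let $\delta_G(X)$, or $\delta(X)$, be the set of edges with exactly one end in $X$. A \emph{$j$-edge-cut} is a set $\delta(X)$ with $\emptyset\ne X\ne V(G)$ and $|\delta(X)|=j$. A graph with at least two vertices is \emph{$j$-edge-connected} if it has no $i$-edge-cut with $i<j$, and a graph with more than $j$ vertices is \emph{$j$-connected} if it stays connected after the deletion of any set of fewer than $j$ vertices. A \emph{cycle} is a connected subgraph in which every vertex has degree $2$.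

Let $G$ be 2-edge-connected. A \emph{cycle cover} of $G$ is a finite family $F$ of cycles such that every edge of $G$ lies in at least one cycle of $F$. The \emph{length} of $F$ is the sum of the numbers of edges of its cycles, and $F$ is \emph{shortest} if its length is minimum. Let $t_F$ be the largest number of cycles of $F$ that contain a common edge, and put
\[
t_{SCC}(G)=\min\{t_F : F \text{ is a shortest cycle cover of } G\}.
\]
The length of $F$ is the sum, over all edges, of the number of cycles through the edge. A shortest cover therefore minimizes the average multiplicity of an edge, and $t_{SCC}(G)$ measures how large a maximum multiplicity has to be accepted in return.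

The simplest cases give small values. If all degrees of $G$ are even, the edge set decomposes into cycles and $t_{SCC}(G)=1$. If some degree is odd, then $t_{SCC}(G)\ge 2$, because a cycle through a vertex uses two of its edges, so that the multiplicities at a vertex have even sum. Parity never asks for more than $2$: lowering a multiplicity from $3$ to $1$ respects all parity constraints and saves length. One is thus led to guess that $2$ is usually the truth, and this is known in many cases: $t_{SCC}(G)\le 2$ if $G$ has no Petersen minor or if $G$ admits a nowhere-zero 4-flow, and the Petersen graph itself has $t_{SCC}=2$. It is also known that some 2-connected graph has $t_{SCC}=3$; Example~\ref{ex:N3} below gives such a graph, and it relies on long paths of vertices of degree $2$. Such paths cannot occur in a 3-connected graph. The following two conjectures have been posed, the second as a weak version of the first.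

\begin{quote}
\textbf{Strong conjecture.} Every 3-connected graph $G$ satisfies $t_{SCC}(G)\le 2$.

\textbf{Weak conjecture.} There is an integer $k$ such that every 3-connected graph $G$ satisfies $t_{SCC}(G)\le k$.
\end{quote}

We show that the weak conjecture, and hence the strong one, is false.

\begin{theorem}\label{thm:main}
For all integers $k\ge 3$ and $s\ge 0$ there are a 3-connected simple graph $G$ and an edge $e$ of $G$ such that in every cycle cover $F$ of $G$ whose length exceeds the minimum by at most $s$, the edge $e$ lies in exactly $k$ cycles of $F$. In particular, taking $s=0$, we have $t_{SCC}(G)\ge k$.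
\end{theorem}

One more unit of connectivity changes the answer.

\begin{theorem}\label{thm:threshold}
The parameter $t_{SCC}$ is unbounded on 3-connected graphs. If $G$ is 4-edge-connected (in particular, if $G$ is 4-connected), then $t_{SCC}(G)=1$ if all degrees are even and $t_{SCC}(G)=2$ otherwise.
\end{theorem}

The first sentence of Theorem~\ref{thm:threshold} is the case $s=0$ of Theorem~\ref{thm:main}. The second is proved in Section~\ref{sec:parity}, and its proof shows what a counterexample to the conjectures must avoid.

The proof of Theorem~\ref{thm:main} separates a combinatorial problem from a metric one. Imagine that some edges, called heavy, are so expensive that a shortest cover uses each of them exactly once, while the other edges, called light, only have to be covered. The combinatorial problem is to find such a graph in which a given light edge is necessarily covered $k$ times. For $k=3$ the Petersen graph does this (Section~\ref{sec:labels}), and a recursion on $k$ handles the general case (Section~\ref{sec:Nk}). The recursion creates 2-edge-cuts, which we remove without changing the forced multiplicity (Section~\ref{sec:coupling}). The metric problem is to make an edge expensive in an unweighted 3-connected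 graph. We replace each heavy edge by a long strip of width three (Section~\ref{sec:strips}) and show that in a nearly shortest cover the strip behaves like a single edge that is covered once (Section~\ref{sec:length}).

\section{The parity bound and 4-edge-connected graphs}\label{sec:parity}

An \emph{even subgraph} of $G$ is a set of edges that contains an even number of edges at every vertex. We write $+$ for symmetric difference. The sum of two even subgraphs is an even subgraph, and every even subgraph is a union of edge-disjoint cycles. A \emph{flow} on $G$ is an integer-valued function $\varphi$ on the edges of a fixed orientation of $G$ such that at every vertex the values on entering edges and the values on leaving edges have the same sum. It is a \emph{nowhere-zero 4-flow} if $1\le|\varphi(e)|\le 3$ for every edge $e$. The bound $t_{SCC}\le2$ in part (b) of the next proposition is the known fact quoted in the introduction; we include a short proof.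

\begin{proposition}\label{prop:parity}
Let $G$ be 2-edge-connected with edge set $E$, and let $E_0$ be an even subgraph with the largest number of edges.
\begin{itemize}
\item[(a)] Every cycle cover of $G$ has length at least $2|E|-|E_0|$.
\item[(b)] If $G$ admits a nowhere-zero 4-flow, then $G$ has a cycle cover that covers the edges of $E_0$ once and all other edges twice. Hence $t_{SCC}(G)\le 2$.
\end{itemize}
\end{proposition}

\begin{proof}
(a) Let $O$ be the set of edges that lie in an odd number of cycles of the cover. It is the sum of these cycles, hence an even subgraph, and $|O|\le|E_0|$. Edges outside $O$ are covered at least twice, so the length is at least $|O|+2(|E|-|O|)\ge 2|E|-|E_0|$.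

(b) Let $\varphi$ be a nowhere-zero 4-flow. For any flow, the edges with odd value form an even subgraph, as one sees by reading the condition at each vertex modulo $2$. Let $E_1$ be this subgraph for $\varphi$. Decompose $E_1$ into cycles and send one unit around each; this gives a flow $\psi$ with values $\pm1$ on $E_1$ and $0$ elsewhere. Then $(\varphi-\psi)/2$ is a flow; let $E_2$ be its set of edges with odd value. An edge outside $E_1$ has $\varphi=\pm2$ and $\psi=0$, so it lies in $E_2$. Thus $E=E_1\cup E_2$.

Consider the four even subgraphs $E_0+iE_1+jE_2$ with $i,j\in\{0,1\}$. An edge $e$ lies in $E_1$ or in $E_2$, say in $E_1$; then for each $j$ it lies in exactly one of $E_0+jE_2$ and $E_0+E_1+jE_2$. So every edge lies in exactly two of the four subgraphs. Discard $E_0$ and decompose the other three into cycles. The resulting cover has the stated multiplicities and length $2|E|-|E_0|$, so it is shortest by (a).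
\end{proof}

\begin{proof}[Proof of the second sentence of Theorem~\ref{thm:threshold}]
Let $G$ be 4-edge-connected; every 4-connected graph has this property. By Jaeger's theorem \cite{Jaeger}, every 4-edge-connected graph admits a nowhere-zero 4-flow, so $t_{SCC}(G)\le2$ by Proposition~\ref{prop:parity}. If all degrees are even, a decomposition of $E(G)$ into cycles is a cover of length $|E(G)|$; no cover is shorter, every shortest cover covers each edge exactly once, and $t_{SCC}(G)=1$. If a vertex has odd degree, the multiplicities of its edges have even sum and cannot all equal $1$, so $t_F\ge2$ for every cover $F$, and $t_{SCC}(G)=2$.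
\end{proof}

Thus 3-connected cannot be replaced by 4-connected in Theorem~\ref{thm:main}, and a counterexample to the conjectures has to be built from an obstruction finer than parity. The Petersen graph supplies one.

\section{Labelings, the Petersen graph, and heavy edges}\label{sec:labels}

\subsection*{Labelings}
We record a cover by writing on each edge the names of the cycles through it. A \emph{color} is a nonnegative integer and a \emph{label} is a finite set of colors. Labels are added by symmetric difference, so that $A+A=\emptyset$; the \emph{size} of $A$ is $|A|$, and a \emph{unit} is a label of size $1$. A labeling $\ell$ of the edges of a graph is \emph{conservative} if the labels of the edges at each vertex sum to $\emptyset$, that is, if for each color $\gamma$ the edges whose label contains $\gamma$ form an even subgraph. A cycle cover $F=(\Gamma_1,\dots,\Gamma_r)$ gives the labeling $f(e)=\{i: e\in \Gamma_i\}$. It is conservative, all its labels are nonempty, $|f(e)|$ is the number of cycles through $e$, and the length of $F$ is $\sum_e|f(e)|$. We use three elementary facts.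
\begin{itemize}
\item[(L1)] In a conservative labeling the labels on $\delta(X)$ sum to $\emptyset$ for every vertex set $X$. (Add the conditions at the vertices of $X$; edges inside $X$ occur twice and cancel.)
\item[(L2)] In a conservative labeling the sizes of the labels at a vertex have even sum.
\item[(L3)] A sum of $d$ units has size $d$ if and only if the $d$ colors are distinct, and then it is the set of these colors. A nonempty sum of two units has size $2$.
\end{itemize}

\subsection*{The Petersen graph}
The Petersen graph $P$ has vertices $1,\dots,5,1',\dots,5'$, \emph{outer edges} $12$, $23$, $34$, $45$, $51$, \emph{inner edges} $1'3'$, $2'4'$, $3'5'$, $4'1'$, $5'2'$, and \emph{spokes} $11',\dots,55'$; it is the graph underlying Figure~\ref{fig:N}. We use three textbook facts: $P$ is 3-edge-connected, has no cycle of length less than $5$, and has no Hamiltonian cycle.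

The obstruction that we need from $P$ is a congruence modulo $4$. We state it in a form that allows parallel edges, since the recursion will need them.

\begin{lemma}[five points]\label{lem:five}
Let $L$ and $R$ be graphs on the same set $V$ of five vertices such that no pair of vertices is joined both in $L$ and in $R$. Suppose that each edge of $L$ and of $R$ has a color, and that for each $t\in V$ there is a set $S(t)$ such that the edges of $L$ at $t$ have distinct colors forming the set $S(t)$, and the edges of $R$ at $t$ have distinct colors forming the same set $S(t)$. Then $\sum_{t\in V}|S(t)|\equiv0\pmod 4$.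
\end{lemma}

\begin{proof}
For a color $\gamma$ let $V_\gamma=\{t\in V:\gamma\in S(t)\}$. The edges of $L$ of color $\gamma$ form a perfect matching of $V_\gamma$, and so do the edges of $R$ of color $\gamma$. Hence $|V_\gamma|$ is even and at most $5$, so it is $0$, $2$ or $4$. If $|V_\gamma|=2$, the two vertices are joined both in $L$ and in $R$, which is excluded. So $4$ divides each $|V_\gamma|$, and $\sum_t|S(t)|=\sum_\gamma|V_\gamma|$.
\end{proof}

\begin{lemma}\label{lem:petersen}
Let $M$ be a perfect matching of $P$. There is no conservative labeling of $P$ with labels of size $2$ on $M$ and units on all other edges.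
\end{lemma}

\begin{proof}
The graph $P-M$ is a disjoint union of cycles through all ten vertices. It is not a single cycle and each of its cycles has length at least $5$, so it consists of two 5-cycles $\Gamma$ and $\Gamma'$. A chord of a 5-cycle would create a triangle, so every edge of $M$ joins $\Gamma$ to $\Gamma'$.

Suppose that such a labeling $\ell$ exists. Apply Lemma~\ref{lem:five} with $V=M$: each edge of $\Gamma$ gives an edge of $L$ joining the two matching edges at its ends, each edge of $\Gamma'$ gives an edge of $R$ in the same way, and colors are inherited. A pair joined in both $L$ and $R$ would give a 4-cycle of $P$. At each end of $m\in M$ two units sum to $\ell(m)$, which has size $2$; by (L3) they are distinct and form $S(m)=\ell(m)$. The lemma gives $10\equiv0\pmod4$, a contradiction.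
\end{proof}

In terms of covers, Lemma~\ref{lem:petersen} says that $P$ misses the parity bound. That bound is $2\cdot 15-10=20$ for $P$. At each vertex the three multiplicities are positive with even sum, so the sum is at least $4$, and a cover of length $20$ would have multiplicities $1,1,2$ at every vertex, which is the labeling that the lemma excludes.

\subsection*{Framed graphs}
A \emph{framed graph} is a graph whose edges are partitioned into \emph{heavy} and \emph{light} edges. A labeling of a framed graph is \emph{admissible} if it is conservative, every heavy edge has a unit label, and every light edge has a nonempty label. Admissible labelings model the covers that use each heavy edge exactly once.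

\begin{example}\label{ex:N3}
Let $N_3$ be the Petersen graph in which the five spokes and the edge $e=51$ are light and the other nine edges are heavy. We claim that $N_3$ has an admissible labeling and that every admissible labeling $\ell$ has $|\ell(e)|=3$.

For existence take the three cycles
\[
Z_0=1\,2\,2'\,4'\,4\,5\,1,\qquad Z_1=1\,1'\,3'\,3\,2\,2'\,5'\,5\,1,\qquad Z_2=1\,1'\,4'\,4\,3\,3'\,5'\,5\,1 .
\]
The heavy edges $12,2'4',45$ lie only on $Z_0$, the heavy edges $1'3',32,2'5'$ only on $Z_1$, and the heavy edges $1'4',43,3'5'$ only on $Z_2$. Each spoke lies on two of the cycles, and $e$ lies on all three.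

Now let $\ell$ be admissible. At $i'$ the spoke $ii'$ meets two heavy edges, so its label is a nonempty sum of two units and has size $2$. At the vertex $1$ we get $\ell(e)=\ell(11')+\ell(12)$, which has size $1$ or $3$. Size $1$ is excluded by Lemma~\ref{lem:petersen} with $M$ the set of spokes. Hence $|\ell(e)|=3$.

To pass to an unweighted graph, replace each heavy edge by a path with $n\ge8$ edges. The result is a subdivision of $P$, hence 2-connected. The cycles $Z_0,Z_1,Z_2$ give a cover of length $9n+5\cdot2+3=9n+13$. In any cover all edges of one path carry the same label, so a cover that uses some path more than once has length at least $10n+6>9n+13$. Every shortest cover therefore gives an admissible labeling of $N_3$: it covers the paths once, the spokes twice and $e$ three times, and $t_{SCC}=3$.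
\end{example}

The example contains the whole plan. It remains to replace $3$ by $k$, and to replace the paths by something that can live in a 3-connected graph.

\section{Forcing multiplicity $k$}\label{sec:Nk}

\begin{proposition}\label{prop:Nk}
For every $k\ge3$ there is a framed graph $N_k$ with a light edge $e_k$ such that
\begin{itemize}
\item[(N1)] $N_k$ has an admissible labeling;
\item[(N2)] $|\ell(e_k)|=k$ for every admissible labeling $\ell$ of $N_k$;
\item[(N3)] every vertex of $N_k$ is incident with a heavy edge;
\item[(N4)] $N_k$ is 2-edge-connected, and every 2-edge-cut of $N_k$ consists of light edges.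
\end{itemize}
\end{proposition}

Properties (N3) and (N4) are what Section~\ref{sec:coupling} needs in order to remove the 2-edge-cuts.

To send $k+1$ cycles through $e=51$ in Example~\ref{ex:N3}, one can take $Z_0$, $Z_1$ and $k-1$ copies of $Z_2$, replacing each heavy edge of $Z_2$ by $k-1$ parallel heavy edges. The spokes $11',33',44',55'$ are then covered $k$ times and the spoke $22'$ twice. This alone does not force anything: for $k\ge3$, if two copies of $Z_2$ are given the same color, that color cancels on the light edges, all of which keep the color of $Z_0$ or of $Z_1$, and we obtain an admissible labeling in which $e$ has size $k-1$. The four spokes must be forced to have labels of size $k$, and this is what $N_k$ can do by induction.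

\subsection*{Links}
A \emph{link of order $2$} between vertices $v$ and $w$ is a light edge $vw$. For $d\ge3$, once $N_d$ is constructed with $e_d=xy$, a \emph{link of order $d$} between $v$ and $w$ consists of a new copy of $N_d-e_d$, the \emph{interior} of the link, and two light \emph{connecting edges} $vx$ and $yw$; no other edge meets the interior.

\begin{lemma}\label{lem:link}
Let $d\ge3$ and suppose that $N_d$ satisfies \textup{(N1)} and \textup{(N2)}.
\begin{itemize}
\item[(a)] In every admissible labeling of a framed graph that contains a link of order $d$, the two connecting edges have the same label, and it has size $d$.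
\item[(b)] For every label $S$ of size $d$, the link has a labeling with $S$ on both connecting edges, units on heavy edges and nonempty labels on light edges, which is conservative at all vertices of the interior.
\end{itemize}
\end{lemma}

\begin{proof}
(a) By (L1) applied to the vertex set of the interior, the connecting edges have the same label $S$, and $S\neq\emptyset$. Keeping the labels of the interior and giving $e_d$ the label $S$ yields an admissible labeling of $N_d$, so $|S|=d$ by (N2).

(b) By (N1) and (N2), after a permutation of the colors $N_d$ has an admissible labeling with $S$ on $e_d$. Restrict it to $N_d-e_d$ and put $S$ on both connecting edges.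
\end{proof}

The \emph{label of a link} is the label of its connecting edges, or of its single edge if the order is $2$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\foreach \i in {1,...,5} {
  \node[circle,draw,inner sep=1.5pt] (o\i) at ({90+72*(3-\i)}:2.3) {\small $\i$};
  \node[circle,draw,inner sep=0.8pt] (n\i) at ({90+72*(3-\i)}:1.15) {\small $\i'$};
}
\draw[thick] (o1)--(o2) (o2)--(o3) (o4)--(o5) (n1)--(n3) (n2)--(n4) (n2)--(n5);
\draw[thick,double,double distance=1.6pt] (o3)--(o4);
\draw[thick,double,double distance=1.6pt] (n1)--(n4);
\draw[thick,double,double distance=1.6pt] (n3)--(n5);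
\draw[dashed] (o2)--(n2);
\draw[dashed] (o1)--node[below]{$e_{k+1}$}(o5);
\draw[very thick,dotted] (o1)--(n1) (o3)--(n3) (o4)--(n4) (o5)--(n5);
\end{tikzpicture}
\caption{The framed graph $N_{k+1}$, drawn on the Petersen graph. Solid lines are heavy edges, double lines stand for $k-1$ parallel heavy edges, dashed lines are light edges, and dotted lines are links of order $k$. For $k=2$ this is the Petersen graph with five light spokes and the light edge $e_3=51$.}
\label{fig:N}
\end{figure}

\begin{proof}[Proof of Proposition~\ref{prop:Nk}]
For $k=2,3,\dots$ we construct $N_{k+1}$, assuming for $k\ge3$ that $N_k$ exists and has the four properties. Put $d(2)=2$ and $d(1)=d(3)=d(4)=d(5)=k$. Start from $P$, and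
\begin{itemize}
\item let $e_{k+1}=51$ be light;
\item let $12$, $23$, $45$, $1'3'$, $2'4'$, $2'5'$ be heavy;
\item replace each of $34$, $1'4'$, $3'5'$ by $k-1$ parallel heavy edges;
\item replace each spoke $ii'$ by a link of order $d(i)$ between $i$ and $i'$.
\end{itemize}
See Figure~\ref{fig:N}. For $k=2$ this is the framed graph of Example~\ref{ex:N3}. Counting heavy edges, we find that $i'$ is incident with exactly $d(i)$ of them for every $i$, that $i$ is incident with exactly $d(i)$ of them for $i=2,3,4$, and that $1$ and $5$ are incident with one each.

\emph{Property} (N1). Follow $Z_0$ with color $0$, $Z_1$ with color $1$, and $Z_2$ with each of the colors $2,\dots,k$. That is, give color $0$ to $12,2'4',45$, color $1$ to $1'3',23,2'5'$, and the colors $2,\dots,k$ bijectively to the $k-1$ edges of each of the three parallel classes. Give the links at $1,3,5$ the label $\{1,\dots,k\}$, the link at $2$ the label $\{0,1\}$, the link at $4$ the label $\{0,2,\dots,k\}$, and $e_{k+1}$ the label $\{0,\dots,k\}$. Each color runs along a cycle of $P$, so the labeling is conservative at the ten vertices of $P$. The link at $i$ has received a label of size $d(i)$, and Lemma~\ref{lem:link}(b) fills in the interiors.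

\emph{Property} (N2). Let $\ell$ be admissible and let $S(i)$ be the label of the link at $i$. Then $|S(i)|=d(i)$. For $d(i)\geq3$ this is Lemma~\ref{lem:link}(a); for $d(i)=2$ the label is nonempty and is the sum of the two units at $i'$. At each vertex $i'$, and at each vertex $i\in\{2,3,4\}$, the $d(i)$ heavy edges have units that sum to $S(i)$, so by (L3) their colors are distinct and form $S(i)$. Let $\alpha$ and $\beta$ be the colors of $12$ and $45$. Conservation at $1$ and at $5$ gives
\[
\ell(e_{k+1})=S(1)+\{\alpha\}=S(5)+\{\beta\},
\]
a label of size $k-1$ or $k+1$.

Suppose that the size is $k-1$. Then $S(1)$ is the disjoint union of $\{\alpha\}$ and $\ell(e_{k+1})$, and $S(5)$ is the disjoint union of $\{\beta\}$ and $\ell(e_{k+1})$. So $e_{k+1}$ behaves like $k-1$ parallel heavy edges. Precisely, on $V=\{1,\dots,5\}$ let $L$ consist of the heavy edges among $1,\dots,5$ with their colors, together with one edge $51$ of color $\gamma$ for each $\gamma\in\ell(e_{k+1})$, and let $R$ have an edge $ij$ for each heavy edge $i'j'$, with the same color. The pairs joined in $L$ are $12,23,34,45,51$ and those joined in $R$ are $13,24,35,41,52$, so no pair is joined in both. At every $i\in V$ the edges of $L$ and the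 edges of $R$ have distinct colors forming $S(i)$. Lemma~\ref{lem:five} gives $4k+2=\sum_i|S(i)|\equiv0\pmod 4$, which is false. Hence $|\ell(e_{k+1})|=k+1$.

\emph{Property} (N3). The ten vertices of $P$ have heavy edges by the count above. The vertices in the interiors of links have heavy edges by induction, because the deleted edge $e_k$ is light.

\emph{Property} (N4). Let $\emptyset\ne X\ne V(N_{k+1})$ with $|\delta(X)|\le2$. We show that $\delta(X)$ consists of two light edges. Let $W$ be the set of the ten vertices of $P$. Every link connects its two ends, since an interior $N_k-e_k$ is connected by (N4) for $N_k$. So each edge of $P$ with exactly one end in $X\cap W$ accounts for at least one edge of $\delta(X)$, and different edges of $P$ account for different edges. As $P$ is 3-edge-connected, $X\cap W$ is $\emptyset$ or $W$, and after replacing $X$ by its complement we may assume $X\cap W=\emptyset$. For $k=2$ this contradicts $X\neq\emptyset$, so $N_3$ has no such $X$.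

Let $k\ge3$. Then $X$ is contained in the union of the four interiors, and $\delta(X)$ is the disjoint union of the sets $\delta(X_I)$, where $X_I=X\cap V(I)$ and $I$ runs over the interiors. It suffices to show that each nonempty $X_I$ with $|\delta(X_I)|\le 2$ has $\delta(X_I)$ equal to two light edges. If $X_I=V(I)$, then $\delta(X_I)$ consists of the two connecting edges. Otherwise compare $\delta(X_I)$ with the cut $\delta_{N_k}(X_I)$ in the copy of $N_k$, which has at least two edges. If $X_I$ contains both ends of $e_k$, then $\delta(X_I)$ consists of $\delta_{N_k}(X_I)$ and both connecting edges, so it has at least four edges, which is impossible. If $X_I$ contains no end of $e_k$, the two cuts are equal. If it contains one end, $\delta(X_I)$ arises from $\delta_{N_k}(X_I)$ by exchanging $e_k$ for a connecting edge. In the last two cases $\delta_{N_k}(X_I)$ is a 2-edge-cut of $N_k$, its edges are light by induction, and so are those of $\delta(X_I)$.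
\end{proof}

\section{Removing the 2-edge-cuts}\label{sec:coupling}

For $k\ge4$ the two connecting edges of a link form a 2-edge-cut of $N_k$, and such a cut would survive in the final graph. We need extra connections across these cuts that carry no information about labels. They come from the dot product with the Petersen graph, that is, from the graph obtained from $P$ by deleting two adjacent vertices.

\subsection*{The graph $Q$}
Let $Q=P-\{5,5'\}$. It has eight vertices and the ten edges
\[
12,\ 23,\ 34,\ 1'3',\ 2'4',\ 1'4',\ 11',\ 22',\ 33',\ 44'.
\]
Its vertices of degree $2$ are the \emph{terminals} $a=4$ and $b=1$, which are the neighbors of $5$ in $Q$, and $c=3'$ and $d=2'$, which are the neighbors of $5'$. We use the following subgraphs of $Q$.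
\begin{itemize}
\item[(Q1)] The Hamiltonian cycle $3\,4\,4'\,2'\,2\,1\,1'\,3'\,3$.
\item[(Q2)] The Hamiltonian paths $\pi_{ab}=4\,4'\,2'\,2\,3\,3'\,1'\,1$ from $a$ to $b$ and $\pi_{cd}=3'\,3\,4\,4'\,1'\,1\,2\,2'$ from $c$ to $d$. Both contain the four spokes; the edges $2'4',23,1'3'$ lie only on $\pi_{ab}$, and $34,1'4',12$ lie only on $\pi_{cd}$.
\end{itemize}
A copy of $Q$ in a graph is \emph{properly attached} if the only further edges that meet it are four \emph{terminal edges}, one at each terminal, whose other ends lie outside the copy. All eight vertices of the copy then have degree $3$.

\begin{lemma}\label{lem:valve}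
Let $\ell$ be a conservative labeling of a graph with a properly attached copy of $Q$, and let $A,B,C,D$ be the labels of the terminal edges at $a,b,c,d$. Suppose that $A,B,C,D$ are units and that at each vertex of the copy the three labels have sizes $1,1,2$. Then $A=B$ and $C=D$.
\end{lemma}

\begin{proof}
By (L1), $A+B=C+D$, so it is enough to prove $A=B$. The edges with labels of size $2$ at the vertices of the copy are not terminal edges, so they form a perfect matching $M_0$ of $Q$. Suppose that $A\ne B$, so that $|A+B|=2$. Label $P$ by keeping the labels on $Q$ and putting $A,B,C,D$ on $45$, $15$, $3'5'$, $2'5'$ and $A+B$ on $55'$. This is conservative at the vertices of $Q$, at $5$, and at $5'$ because $C+D=A+B$. It has size $2$ on the perfect matching $M_0\cup\{55'\}$ and units elsewhere, contrary to Lemma~\ref{lem:petersen}.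
\end{proof}

So a cheaply labeled copy of $Q$ acts as two independent edges, one joining the terminal edges at $a$ and $b$ and one joining those at $c$ and $d$, although as a graph it ties all four together. This lemma is used here and again in Section~\ref{sec:length}.

\subsection*{Coupling two heavy edges}
Let $h_1=x_1y_1$ and $h_2=x_2y_2$ be two different heavy edges of a framed graph $H$; they may share ends. To \emph{couple} $h_1$ with $h_2$, delete both, add a new copy of $Q$ with light spokes and all other edges heavy, and add the heavy terminal edges $x_1a$, $y_1b$, $x_2c$, $y_2d$. Call the result $H'$.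

\begin{lemma}\label{lem:couple-labels}
\begin{itemize}
\item[(a)] For every admissible labeling of $H'$ there is an admissible labeling of $H$ that agrees with it on $E(H)\setminus\{h_1,h_2\}$.
\item[(b)] If $H$ has an admissible labeling, then so does $H'$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Each vertex of the copy of $Q$ is incident with one spoke and two heavy edges, so by (L3) the sizes at it are $1,1,2$. By Lemma~\ref{lem:valve} the edges $x_1a$ and $y_1b$ have the same unit label, which we give to $h_1$, and $x_2c$ and $y_2d$ have the same unit label, which we give to $h_2$. The sums at the vertices of $H$ do not change.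

(b) Let $h_1$ have color $\alpha$ and $h_2$ color $\gamma$. Keep all other labels, and give $x_1a,y_1b$ the color $\alpha$ and $x_2c,y_2d$ the color $\gamma$. If $\alpha\ne\gamma$, run $\alpha$ along $\pi_{ab}$ and $\gamma$ along $\pi_{cd}$; by (Q2) the spokes get $\{\alpha,\gamma\}$ and the other edges get units. If $\alpha=\gamma$, choose a color $\beta\ne\alpha$, give $23$ and $1'4'$ the color $\alpha$, give $12,34,1'3',2'4'$ the color $\beta$, and give the spokes $\{\alpha,\beta\}$. The four edges of color $\beta$ form a perfect matching of $Q$, and the edges $23$, $1'4'$ and the four terminal edges meet each vertex of $Q$ exactly once. So every vertex of $Q$ sees $\{\alpha\}$, $\{\beta\}$ and $\{\alpha,\beta\}$.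
\end{proof}

The next lemma says that coupling creates no small cut, and that the only 2-edge-cuts of $H$ that survive are those with $h_1$ and $h_2$ on the same side.

\begin{lemma}\label{lem:couple-cuts}
Let $H$ be 2-edge-connected, and suppose that neither $h_1$ nor $h_2$ lies in a 2-edge-cut of $H$. Let $\{X',Y'\}$ be a partition of $V(H')$ into nonempty parts with $|\delta_{H'}(X')|\le2$. Then one part, say $Y'$, contains $V(Q)$ and all ends of $h_1$ and $h_2$, and $\delta_{H'}(X')=\delta_H(X')$ is a 2-edge-cut of $H$.
\end{lemma}

\begin{proof}
Suppose first that both parts meet $V(Q)$. The Hamiltonian cycle (Q1) crosses the partition at least twice, so both edges of $\delta_{H'}(X')$ lie in $Q$ and no other edge crosses. The graph $H-h_1-h_2$ is connected: otherwise some cut of $H$ would be contained in $\{h_1,h_2\}$, and by 2-edge-connectivity $\{h_1,h_2\}$ would be a 2-edge-cut. Hence $V(H)$ lies in one part, say $Y'$. No terminal edge crosses, so $X'$ contains no terminal and $X'\subseteq\{2,3,1',4'\}$. These four vertices have the same incident edges in $H'$ as in $P$, so $|\delta_{H'}(X')|=|\delta_P(X')|\ge3$, a contradiction.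

So $V(Q)$ lies in one part, say $Y'$, and $X'\subseteq V(H)$. Let $n_j\in\{0,1,2\}$ be the number of ends of $h_j$ in $X'$. Each such end contributes a terminal edge to the cut, so
\[
|\delta_{H'}(X')|=|\delta_H(X')\setminus\{h_1,h_2\}|+n_1+n_2 .
\]
If $X'=V(H)$, the right side is $4$, which is too large. So $\delta_H(X')$ is a cut of $H$ and has at least two edges. The edge $h_j$ lies in $\delta_H(X')$ exactly when $n_j=1$, so the right side equals $|\delta_H(X')|$ plus $2$ for each $j$ with $n_j=2$. It follows that $|\delta_H(X')|=2$ and $n_1,n_2\ne2$. If $n_j=1$, then $h_j$ lies in the 2-edge-cut $\delta_H(X')$, contrary to the hypothesis. Thus $n_1=n_2=0$, and the two cuts are the same set of edges.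
\end{proof}

It now suffices to couple all heavy edges of $N_k$ in a chain. Coupling deletes the edges it uses, so at each step a new terminal edge stands in for the edge used last.

\begin{proposition}\label{prop:Hk}
For every $k\ge3$ there is a 3-edge-connected framed graph $H_k$ that has an admissible labeling and a light edge $e$ with $|\ell(e)|=k$ for every admissible labeling $\ell$.
\end{proposition}

\begin{proof}
Let $h_i=x_iy_i$, $1\le i\le r$, be the heavy edges of $H^0=N_k$; here $r\geq 2$. Put $u_1=h_1$. For $i=1,\dots,r-1$ let $H^i$ be obtained from $H^{i-1}$ by coupling $u_i$, in the role of $h_1$, with $h_{i+1}$, in the role of $h_2$, and let $u_{i+1}$ be the new heavy edge $x_{i+1}c$. Thus $x_i$ is an end of $u_i$ for every $i$. Let $H_k=H^{r-1}$ and $e=e_k$.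

Each $H^i$ is 2-edge-connected and its 2-edge-cuts consist of light edges. For $i=0$ this is (N4). If it holds for $H^{i-1}$, then Lemma~\ref{lem:couple-cuts} applies to the heavy edges $u_i,h_{i+1}$ and shows that every cut of $H^i$ with at most two edges is a 2-edge-cut of $H^{i-1}$.

Suppose that $V(H^{r-1})$ has a partition into two nonempty parts with at most two crossing edges. Apply Lemma~\ref{lem:couple-cuts} for $i=r-1,\dots,1$ in turn. At each step the partition of $V(H^i)$ restricts to a partition of $V(H^{i-1})$ into nonempty parts with two crossing edges, and all ends of $u_i$ and $h_{i+1}$ lie in the same part. Hence $x_1,y_1$ lie in the same part, and $x_i,x_{i+1},y_{i+1}$ lie in the same part for each $i$. So all ends of heavy edges of $N_k$ lie in one part. By (N3) these are all the vertices of $N_k$, although both parts meet $V(H^0)$. This contradiction shows that $H_k$ is 3-edge-connected.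

The light edge $e_k$ is never deleted. By (N1) and Lemma~\ref{lem:couple-labels}(b), $H_k$ has an admissible labeling. By Lemma~\ref{lem:couple-labels}(a), applied $r-1$ times, every admissible labeling of $H_k$ agrees on $e_k$ with an admissible labeling of $N_k$, and (N2) gives size $k$.
\end{proof}

\section{Strips and blobs}\label{sec:strips}

Fix $k\ge3$, let $H=H_k$, and let $n\ge2$. We build an unweighted simple graph $G_n$ from $H$. Two obstacles have to be overcome.

First, a heavy edge can no longer be a path. A long object in a 3-connected graph must have at least three edges in every cross section, and then the label that it transmits is the sum of three labels. Our strip has one path, the spine, that is meant to carry the unit, and two further edges in each cross section that enter a copy of $Q$ at $a$ and $b$. By Lemma~\ref{lem:valve} their labels cancel whenever that copy is labeled as cheaply as possible.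

Second, if a strip were attached directly to the ends $x,y$ of the heavy edge, then $\{x,y\}$ would separate it from the rest. We therefore expand each vertex of $H$ into a complete graph, so that all edges arrive at different vertices. This turns the edge-connectivity of $H$ into vertex-connectivity and also removes parallel edges.

\subsection*{The graph $G_n$}
\begin{itemize}
\item \emph{Blobs.} For a vertex $x$ of $H$ with $i$ heavy and $j$ light edges, the blob $K_x$ is a complete graph on $3i+j$ vertices. Three of them are assigned to each heavy edge at $x$ and one to each light edge at $x$, so that each vertex is assigned to exactly one edge; these are the \emph{attachment vertices} of the edge at $x$. As $H$ is 3-edge-connected, $i+j\geq3$ and every blob has at least three vertices.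
\item \emph{Light edges.} A light edge $xy$ becomes an edge between its two attachment vertices. We regard the light edges of $H$ as edges of $G_n$.
\item \emph{Strips.} Let $h=xy$ be heavy, with attachment vertices $x_a,x_b,x_g$ in $K_x$ and $y_c,y_d,y_g$ in $K_y$. Take new copies $Q_1,\dots,Q_n$ of $Q$, writing $v_i$ for the copy in $Q_i$ of a vertex $v$ of $Q$, and new vertices $p_i,q_i$ for $1\le i\le n-1$. These are the \emph{interior vertices} of the strip. Its edges are those of $Q_1,\dots,Q_n$, the $4n$ terminal edges
\[
x_aa_1,\quad x_bb_1,\qquad c_ip_i,\quad p_ia_{i+1},\quad d_iq_i,\quad q_ib_{i+1}\quad(1\le i\le n-1),\qquad c_ny_c,\quad d_ny_d,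
\]
and the $2n-1$ edges of the \emph{spine}, which is the path $x_g\,p_1\,q_1\,p_2\,q_2\cdots p_{n-1}\,q_{n-1}\,y_g$. We name every second edge of the spine: $g_1=x_gp_1$, $g_i=q_{i-1}p_i$ for $1<i<n$, and $g_n=q_{n-1}y_g$.
\end{itemize}
See Figure~\ref{fig:strip}. The graph $G_n$ is simple, each $Q_i$ is properly attached, and the vertices $p_i,q_i$, of degree $4$, tie the spine to the rest of the strip.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1]
\foreach \i/\x in {1/1,2/4,3/7} {
  \draw[rounded corners,fill=gray!12] (\x,-0.8) rectangle (\x+1.4,0.8);
  \node at (\x+0.7,0) {$Q_{\i}$};
  \fill (\x,0.5) circle (1.5pt) node[right] {\scriptsize $a$};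
  \fill (\x,-0.5) circle (1.5pt) node[right] {\scriptsize $b$};
  \fill (\x+1.4,0.5) circle (1.5pt) node[left] {\scriptsize $c$};
  \fill (\x+1.4,-0.5) circle (1.5pt) node[left] {\scriptsize $d$};
  \draw (\x+1.4,0.5)--(\x+2.4,0.5) (\x+1.4,-0.5)--(\x+2.4,-0.5);
  \draw (\x-1,0.5)--(\x,0.5) (\x-1,-0.5)--(\x,-0.5);
}
\foreach \i/\x in {1/3.2,2/6.2} {
  \draw[very thick] (\x,0.5)--(\x,-0.5);
  \fill (\x,0.5) circle (1.8pt) node[above] {$p_{\i}$};
  \fill (\x,-0.5) circle (1.8pt) node[above right] {$q_{\i}$};
}
\draw[very thick,rounded corners] (0,-1.2)--node[below]{$g_1$}(2.7,-1.2)--(2.7,0)--(3.2,0.5);
\draw[very thick,rounded corners] (3.2,-0.5)--(3.5,-1.2)--node[below]{$g_2$}(5.7,-1.2)--(5.7,0)--(6.2,0.5);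
\draw[very thick,rounded corners] (6.2,-0.5)--(6.5,-1.2)--node[below]{$g_3$}(9.4,-1.2);
\foreach \y/\s in {0.5/a,-0.5/b,-1.2/g} \fill (0,\y) circle (1.8pt) node[left] {$x_{\s}$};
\foreach \y/\s in {0.5/c,-0.5/d,-1.2/g} \fill (9.4,\y) circle (1.8pt) node[right] {$y_{\s}$};
\end{tikzpicture}
\caption{The strip that replaces a heavy edge $xy$, for $n=3$. Each box is a copy of $Q$, the Petersen graph minus two adjacent vertices, with its four terminals. The thick path from $x_g$ to $y_g$ is the spine; thin edges are terminal edges. Only the dots are vertices. The three left vertices belong to the complete graph $K_x$, the three right ones to $K_y$.}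
\label{fig:strip}
\end{figure}

\begin{proposition}\label{prop:3conn}
The graph $G_n$ is 3-connected.
\end{proposition}

\begin{proof}
Let $U$ be a set of at most two vertices of $G_n$. Every $K_x-U$ is a nonempty complete graph. Call an edge of $H$ \emph{damaged} if $U$ contains one of its attachment vertices or an interior vertex of its strip. Every vertex of $G_n$ damages exactly one edge, so at most two edges are damaged. An undamaged edge $xy$ connects $K_x-U$ to $K_y-U$ in $G_n-U$, directly if it is light and along the spine if it is heavy. Since $H$ is 3-edge-connected, the undamaged edges form a connected spanning subgraph of $H$, and all the sets $K_x-U$ lie in one component of $G_n-U$.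

It remains to join every interior vertex $w\notin U$ of a strip to an attachment vertex by a path in $G_n-U$. Recall that $a=4$, $b=1$, $c=3'$, $d=2'$. The strip contains two disjoint paths, the \emph{rails}
\begin{align*}
R_1&=x_a,\ 4_1,3_1,3'_1,\ p_1,\ 4_2,3_2,3'_2,\ p_2,\ \dots,\ p_{n-1},\ 4_n,3_n,3'_n,\ y_c,\\
R_2&=x_b,\ 1_1,2_1,2'_1,\ q_1,\ 1_2,2_2,2'_2,\ q_2,\ \dots,\ q_{n-1},\ 1_n,2_n,2'_n,\ y_d.
\end{align*}
The only interior vertices off the rails are the vertices $1'_i$ and $4'_i$. The paths
\[
4_i\,4'_i\,2'_i,\qquad 3_i\,2_i,\qquad 3'_i\,1'_i\,1_i,\qquad p_i\,q_i,
\]
which we call \emph{rungs}, go from $R_1$ to $R_2$ with no inner vertex on a rail, and every interior vertex on a rail is an end of a rung.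

Let $w$ lie on a rail $R$. It splits $R$ into two subpaths from $w$ to attachment vertices, disjoint apart from $w$. If one of them avoids $U$, we follow it. Otherwise both vertices of $U$ lie on $R$; then the rung at $w$ and the other rail avoid $U$, and we follow them.

Let $w$ be $1'_i$ or $4'_i$, and let $w'$ be the other of these two adjacent vertices. The remaining neighbors of $1'_i$ are $1_i,3'_i$ and those of $4'_i$ are $4_i,2'_i$; these are four different rail vertices. If a rail neighbor of $w$ is not in $U$, we step to it and apply the previous case. Otherwise $U$ consists of the two rail neighbors of $w$, and we step to $w'$ and then to a rail neighbor of $w'$, neither of which is in $U$.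
\end{proof}

\section{The length of a cover of $G_n$}\label{sec:length}

Let $m$ be the number of heavy edges of $H$. For a cycle cover with labeling $f$, the \emph{cost} of a strip is the sum of $|f(z)|$ over the edges $z$ of the strip. We show that the least possible cost, $20n-1$, is attained by all strips at once with a bounded expense elsewhere, and that a strip that does not transmit a unit costs at least $n/2$ more.

\begin{lemma}[a short cover]\label{lem:upper}
There is a number $\kappa$, independent of $n$, such that $G_n$ has a cycle cover of length $m(20n-1)+\kappa$.
\end{lemma}

\begin{proof}
Fix an admissible labeling $\ell_0$ of $H$. The cover has three kinds of cycles.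

\emph{Lifts of the colors.} For a color $\gamma$ let $E_\gamma$ be the even subgraph of $H$ formed by the edges whose label contains $\gamma$. In $G_n$ take the light edges of $E_\gamma$ and the spines of the heavy edges of $E_\gamma$. These are disjoint paths, and an even number of their ends lies in each blob. Pair these ends up in each blob and join each pair by an edge of the blob; this uses $|E_\gamma|$ blob edges in total. The result is a disjoint union of cycles. Taken over all $\gamma$, these cycles cover each spine exactly once, because heavy edges have unit labels, and each light edge $z$ exactly $|\ell_0(z)|\geq1$ times.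

\emph{Cycles in a strip.} For each strip take the $n+1$ cycles
\begin{gather*}
x_a\,a_1\,[\pi_{ab}\text{ in }Q_1]\,b_1\,x_b\,x_a,\qquad\qquad y_c\,c_n\,[\pi_{cd}\text{ in }Q_n]\,d_n\,y_d\,y_c,\\
p_i\,a_{i+1}\,[\pi_{ab}\text{ in }Q_{i+1}]\,b_{i+1}\,q_i\,d_i\,[\pi_{cd}\text{ in }Q_i,\text{ reversed}]\,c_i\,p_i\qquad(1\le i\le n-1).
\end{gather*}
They use $\pi_{ab}$ and $\pi_{cd}$ once in each $Q_i$, which by (Q2) covers $Q_i$ with total length $7+7=14$. They use each terminal edge once, no edge of the spine, and two blob edges.

\emph{Triangles.} For each blob edge take a triangle of the blob that contains it.

All edges are covered. Each strip costs $14n+4n+(2n-1)=20n-1$, and the light edges and blob edges contribute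
\[
\kappa=\sum_{z\text{ light}}|\ell_0(z)|+\sum_{z\in E(H)}|\ell_0(z)|+2m+3\sum_{x\in V(H)}\binom{|V(K_x)|}{2},
\]
which depends only on $H$ and $\ell_0$.
\end{proof}

Now let $F$ be any cycle cover of $G_n$, with labeling $f$. Fix the strip of a heavy edge $h=xy$, and let $A_i,B_i,C_i,D_i$ be the labels of the terminal edges at $a_i,b_i,c_i,d_i$. Summing the sizes of the three labels at each vertex of $Q_i$, and then over the eight vertices, gives
\[
\mu_i=2\sum_{z\in E(Q_i)}|f(z)|+\tau_i,\qquad\text{where }\ \tau_i=|A_i|+|B_i|+|C_i|+|D_i|.
\]
Call the index $i\in\{1,\dots,n\}$ \emph{clean} if $\mu_i=32$, $\tau_i=4$ and $|f(g_i)|=1$. The \emph{net label} of the strip is $\lambda(h)=f(g_1)+A_1+B_1$, the sum of the labels of the three edges between the strip and $K_x$.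

\begin{lemma}[a strip acts as one edge]\label{lem:lower}
\begin{itemize}
\item[(a)] The cost of the strip is at least $20n-1+j/2$, where $j$ is the number of indices that are not clean.
\item[(b)] $\lambda(h)=f(g_i)+A_i+B_i$ for every $i$, and $\lambda(h)$ is also the sum of the labels of the three edges between the strip and $K_y$.
\item[(c)] If some index is clean, then $\lambda(h)$ is a unit.
\end{itemize}
\end{lemma}

\begin{proof}
(a) At a vertex of $Q_i$ the three sizes are positive and have even sum by (L2), so their sum is at least $4$, and $\mu_i\ge32$. Also $\tau_i\ge4$ and $|f(g_i)|\geq 1$. The edges of $Q_i$ and its terminal edges contribute $\frac12(\mu_i-\tau_i)+\tau_i$, so the cost equals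
\[
\sum_{i=1}^n\Bigl(\tfrac12\mu_i+\tfrac12\tau_i+|f(g_i)|\Bigr)+\sum_{i=1}^{n-1}|f(p_iq_i)| .
\]
The $i$th term of the first sum is at least $16+2+1=19$, and at least $19+\frac12$ if $i$ is not clean. The second sum is at least $n-1$.

(b) By (L1) for $V(Q_i)$ we have $A_i+B_i=C_i+D_i$. The cut $\delta(\{p_i,q_i\})$ consists of $g_i$, $g_{i+1}$ and the terminal edges at $c_i,d_i,a_{i+1},b_{i+1}$, so (L1) gives
\[
f(g_i)+A_i+B_i=f(g_i)+C_i+D_i=f(g_{i+1})+A_{i+1}+B_{i+1}\qquad(1\le i\le n-1).
\]
This proves the first claim. The three edges between the strip and $K_y$ have the sum $f(g_n)+C_n+D_n=f(g_n)+A_n+B_n=\lambda(h)$.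

(c) Let $i$ be clean. Since $\mu_i=32$, the sum at each vertex of $Q_i$ is exactly $4$, so the sizes are $1,1,2$. Since $\tau_i=4$, the labels $A_i,B_i,C_i,D_i$ are units. Lemma~\ref{lem:valve} gives $A_i=B_i$, and by (b) $\lambda(h)=f(g_i)$, which is a unit.
\end{proof}

Part (b) is the reason why length helps: the net label is the same in all $n$ cross sections, so a single clean index determines it, and a cover that wants a different net label has to pay at every index.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $k\ge3$ and $s\ge0$. Take $H=H_k$ and its light edge $e$ from Proposition~\ref{prop:Hk}, take $\kappa$ from Lemma~\ref{lem:upper}, choose $n\ge2$ with $n>2(\kappa+s)$, and let $G=G_n$. The graph $G$ is simple, and it is 3-connected by Proposition~\ref{prop:3conn}.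

Let $F$ be a cycle cover of $G$ whose length exceeds the minimum by at most $s$, with labeling $f$. By Lemma~\ref{lem:upper} its length is at most $m(20n-1)+\kappa+s$. The strips are edge-disjoint and each costs at least $20n-1$ by Lemma~\ref{lem:lower}(a), so each costs at most
\[
20n-1+\kappa+s<20n-1+\tfrac n2 .
\]
By Lemma~\ref{lem:lower}(a) again, every strip has a clean index, and by Lemma~\ref{lem:lower}(c) every net label $\lambda(h)$ is a unit.

Define a labeling $\ell$ of $H$ by $\ell(h)=\lambda(h)$ for heavy $h$ and $\ell(z)=f(z)\ne\emptyset$ for light $z$. The cut $\delta_G(V(K_x))$ consists of the light edges at $x$ and of three edges for each heavy edge $h$ at $x$, whose labels sum to $\lambda(h)$ by the definition of $\lambda(h)$ and Lemma~\ref{lem:lower}(b). So (L1) for $V(K_x)$ says that $\ell$ is conservative at $x$. Thus $\ell$ is admissible, and Proposition~\ref{prop:Hk} gives $|f(e)|=|\ell(e)|=k$: exactly $k$ cycles of $F$ contain $e$. For $s=0$ this shows that $t_F\ge k$ for every shortest cover $F$, that is, $t_{SCC}(G)\ge k$.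
\end{proof}

Since $k$ is arbitrary, $t_{SCC}$ is unbounded on 3-connected graphs. This completes the proof of Theorem~\ref{thm:threshold} and disproves the weak conjecture and with it the strong one.

\begin{remark}
About the cover $F$ the proof uses only that its labeling $f$ is conservative with nonempty labels and that its length is $\sum_z|f(z)|$. These properties also hold for covers by even subgraphs, and the cover of Lemma~\ref{lem:upper} is such a cover. Hence Theorem~\ref{thm:main} remains true if ``cycle'' is read as ``even subgraph''.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Jaeger}
F. Jaeger, \emph{Flows and generalized coloring theorems in graphs}, J. Combin. Theory Ser. B 26 (1979) 205--216.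

\end{thebibliography}
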